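# A locally compact projective plane that is not compact

## 1. The incidence relation $y+w=\pi^k xu$

Let $K$ be a non-archimedean local field, for instance $\mathbb Q_3$. Let $O$ be its valuation ring, $\pi$ a uniformizer, and $|\cdot|$ the absolute value. We use only standard properties: $O=\{a\in K:|a|\le 1\}$ is compact and open in $K$, it is not discrete, $O/\pi^rO$ is finite for every $r\ge0$, and $a\in O$ is a unit exactly when $|a|=1$. In particular $1+\pi a$ is a unit for every $a\in O$.

Take two copies of $O^2$. Call the elements $(x,y)$ of the first copy points and the elements $(u,w)$ of the second copy lines. Fix an integer $k\ge 1$ and declare $(x,y)$ and $(u,w)$ incident when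
$$y+w=\pi^k x u. \tag{1}$$

For a fixed line $(u,w)$, the points on it form the graph $y=\pi^k u\,x-w$, a piece of an affine line whose slope $\pi^k u$ is small. The relation is unchanged when we swap $(x,y)$ with $(u,w)$, so for a fixed point the lines through it look the same way.

When do two distinct points $(x,y)$, $(x',y')$ have a common line? Subtracting the two equations gives $y-y'=\pi^k u(x-x')$. If $x=x'$, this forces $y=y'$, which is excluded. So $x\ne x'$, and $u=(y-y')/(\pi^k(x-x'))$ must lie in $O$; then $w=\pi^k xu-y$ lies in $O$ automatically. Hence two distinct points have a common line if and only if $x\neq x'$ and their slope $(y-y')/(x-x')$ lies in $\pi^kO$, and then the common line is unique.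

Over $\mathbb Q_3$ with $\pi=3$ and $k=1$: the points $(0,0)$ and $(1,3)$ have slope $3$ and lie on the single line $(u,w)=(1,0)$. The points $(0,0)$ and $(1,1)$ have slope $1\notin 3O$ and have no common line; neither do $(0,0)$ and $(0,1)$.

So (1) defines a fragment of a projective plane. Two points never have two common lines, two lines never have two common points, and the pairs of points that are joined are those whose direction lies in a small disc. The integer $k$ controls how small. We shall glue infinitely many such fragments into one projective plane in which every pair of points is joined. The plane will look locally like $O^2$, and it will be an infinite disjoint union of copies of $O^2$. The next section says why one would want such a plane.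

## 2. Topological projective planes, and what compactness could mean for them

A projective plane consists of a set $P$ of points, a set $\mathcal L$ of lines and an incidence relation $\mathbf F\subseteq P\times\mathcal L$ (its elements are called flags) such that any two distinct points $p,q$ have exactly one common line $p\vee q$, any two distinct lines $L,M$ have exactly one common point $L\wedge M$, and there is a quadrangle, that is, four points no three of which are on one line. The pencil $\mathcal L_p$ is the set of lines through $p$. We use freely that every line has at least three points and every pencil at least three lines.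

**Definition (topological projective plane).** A projective plane is topological if $P$ and $\mathcal L$ carry non-discrete Hausdorff topologies such that the join $(p,q)\mapsto p\vee q$, defined for $p\ne q$, and the intersection $(L,M)\mapsto L\wedge M$, defined for $L\neq M$, are continuous. A line is regarded as a set of points with the topology from $P$; pencils carry the topology from $\mathcal L$, and $\mathbf F$ carries the topology from $P\times\mathcal L$.

The definition is symmetric in points and lines, so exchanging them gives again a topological projective plane, the dual plane.

We use the following facts without proof.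

**Fact 1.** In a topological projective plane, if one of the spaces $P$, $\mathcal L$, $\mathbf F$, a line, or a pencil is compact (respectively locally compact), then so are all the others.

The plane is then called compact (respectively locally compact).

**Fact 2.** In a locally compact projective plane, $P$ and $\mathcal L$ have countable bases, so they are metrizable and $\sigma$-compact (and $\dim P=\dim \mathcal L$).

The question is: is every locally compact projective plane compact?

The first examples to try are the planes $\mathbb P^2(F)$ over $F=\mathbb R,\mathbb C$ or $K$. Points are the one-dimensional subspaces of $F^3$, lines are the one-dimensional subspaces of the dual space, and join and intersection are given by the cross product, so they are continuous. The point space is the image of the compact set of vectors of maximum norm $1$. So these planes are compact and give no counterexample. Removing points from such a plane does not help directly: the affine plane $F^2$ is locally compact and not compact, but parallel lines no longer meet, so it is not projective.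

Here are the results.

**Theorem A.** Let $K$ be any non-archimedean local field (e.g. $\mathbb Q_p$) with valuation ring $O$. There is a topological projective plane in which $P$ and $\mathcal L$ are both disjoint topological sums of countably infinitely many copies of $O^2$. In particular it is locally compact and not compact. Moreover, join and intersection are locally given by rational functions over $K$ in the coordinates.

**Theorem B.** Every locally compact projective plane whose point space is not totally disconnected is compact.

**Corollary C.** If a locally compact projective plane is not compact, then $P$, $\mathcal L$, $\mathbf F$, all lines and all pencils are homeomorphic to the Cantor set minus a point.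

So the answer to the question is no, and the failure is confined to the totally disconnected case. Sections 3 to 9 prove Theorem A, from the definitions alone. Sections 10 to 12 prove Theorem B and Corollary C, using Facts 1 and 2.

## 3. Discs of directions

In Section 1 the joined pairs were described by slopes. We need this without reference to a fixed coordinate system, so we work with directions.

Write $|v|$ for the maximum norm of $v\in K^2$; call $v$ primitive if $|v|=1$. Let $\mathbb P^1=\mathbb P^1(K)$ be the set of directions $[v]$ of nonzero vectors $v\in K^2$, and put
$$\delta([v],[w])=\frac{|\det(v,w)|}{|v||w|}. \tag{2}$$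
This does not depend on the chosen representatives. Every direction has a primitive representative, and for primitive $v,w$ we have $\delta([v],[w])=|\det(v,w)|$.

A matrix $A\in GL_2(O)$ has entries in $O$ and $|\det A|=1$. Since $|Av|\le |v|$ and the same holds for $A^{-1}$, we have $|Av|=|v|$; in particular $AO^2=O^2$. Hence $A$ preserves $\delta$.

**Definition (disc).** For $A\in GL_2(O)$ and $k\ge1$, the disc with center $[A(1,0)]$ and exponent $k$ is $\{[A(1,\pi^ku)]:u\in O\}$.

**Lemma 1.** (a) Every direction equals $[A(1,0)]$ for some $A\in GL_2(O)$.
(b) $\delta$ is an ultrametric on $\mathbb P^1$.
(c) The disc with center $s$ and exponent $k$ is the ball $\{t:\delta(t,s)\le|\pi|^k\}$. It is compact and open, and it contains infinitely many directions. So every nonempty open subset of $\mathbb P^1$ is infinite.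

*Proof.* (a) Let $(a,b)$ be primitive. If $a$ is a unit, take the matrix with columns $(a,b)$ and $(0,1)$, of determinant $a$. Otherwise $b$ is a unit; take the columns $(a,b)$ and $(1,0)$, with determinant $-b$.

(b) Symmetry is clear, and $\delta=0$ exactly for equal directions. For the ultrametric inequality we may, by (a) and invariance, assume that the middle direction is $[(1,0)]$. Let $(a,b)$, $(a',b')$ be primitive. Then $\delta([(a,b)],[(1,0)])=|b|$ and $\delta([(a',b')],[(1,0)])=|b'|$, while $|ab'-a'b|\le\max(|b|,|b'|)$.

(c) By invariance take $A=1$ and $s=[(1,0)]$. If $(a,b)$ is primitive with $|b|\le|\pi|^k<1$, then $a$ is a unit and $[(a,b)]=[(1,b/a)]$ with $b/a\in\pi^kO$. Conversely $\delta([(1,\pi^ku)],[(1,0)])=|\pi^ku|\le|\pi|^k$. Balls of positive radius in an ultrametric space are open. The map $u\mapsto[(1,\pi^ku)]$ satisfies $\delta([(1,\pi^ku)],[(1,\pi^ku')])=|\pi|^k|u-u'|$, so it is injective and continuous on the compact infinite set $O$; hence the disc is compact and infinite. Every nonempty open set contains a disc, by (a). $\square$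

By (c) a disc depends only on its center and exponent, and discs shrink uniformly to their centers as $k\to\infty$.

For a count, two primitive vectors have $\delta\le|\pi|^k$ exactly when they are proportional modulo $\pi^k$. So if $q=|O/\pi O|$, then $\mathbb P^1$ is the disjoint union of $q^k+q^{k-1}$ discs of exponent $k$. Over $\mathbb Q_2$ there are $12$ discs of exponent $3$ and $24$ of exponent $4$.

## 4. Joining two balls by one cell of lines, and a collision

Suppose $p_0$ and $q_0$ are two points that still have no common line. In a plain incidence structure we would add one new line through them. Here the join has to be continuous, so the points near $p_0$ and the points near $q_0$ must receive joins at the same moment, and these must vary continuously. We therefore add a whole copy $L=O^2$ of lines for two balls $B\ni p_0$ and $B'\ni q_0$. Identify $B$ with $O^2$ by coordinates $(x,y)$, identify $B'$ with $O^2$ by coordinates $(x',y')$, and let a line $(u,w)\in L$ be incident with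
$$(x,y)\in B \text{ if } y+w=\pi^kxu,\qquad (x',y')\in B' \text{ if } y'+u=\pi^kx'w. \tag{3}$$
In the second relation $u$ and $w$ are exchanged. For given $(x,y)\in B$ and $(x',y')\in B'$, the common lines in $L$ are the solutions of
$$-\pi^kx\,u+w=-y,\qquad u-\pi^kx'\,w=-y', \tag{4}$$
a linear system of determinant $\pi^{2k}xx'-1$. This is a unit of $O$, so there is exactly one solution $(u,w)\in O^2$: every point of $B$ and every point of $B'$ have exactly one common line in $L$. The condition $k\ge1$ matters. For $k=0$ and $x=x'=1$ the equations read $w-u=-y$, $u-w=-y'$, and they have no solution or infinitely many.

So the natural plan is to add such a cell $L$ for all pairs of balls that still need joining, then do the same for lines without a common point, and repeat. The plan breaks at the following spot. Let $B$ have two partners $B'$ and $B''$, with cells $L_{BB'}$ and $L_{BB''}$, and use the same coordinates $(x,y)$ and the same $k$ on $B$ both times. The points $(0,0)$ and $(1,0)$ of $B$ are both incident with the line $(u,w)=(0,0)$ of $L_{BB'}$, and also with the line $(0,0)$ of $L_{BB''}$. They have two common lines, and uniqueness of the join is lost for good.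

The cause is visible in Section 1. A cell that is meant to join $B$ with $B'$ also joins those pairs inside $B$ whose direction lies in a certain disc. Two cells that use overlapping discs at $B$ collide.

This suggests the cure. We may turn the coordinates on $B$ by a matrix $A\in GL_2(O)$ and so put the disc wherever we like, and by raising $k$ we may make it as small as we like. We treat the directions at each point as a budget. Each cell of lines attached at a point spends one disc; the discs spent at a point must be disjoint, and we never spend everything. What is left is a nonempty open set, hence infinite, and it has room for any finite number of further small discs. The same budget is kept at each line. The finite stages of the construction, with these budgets, are the "states" of the next section.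

## 5. Links and states

Let $I,J$ be finite sets and put $P_S=I\times O^2$, $\mathcal L_S=J\times O^2$. The copies $\{i\}\times O^2$ and $\{j\}\times O^2$ are called cells. On each of the two spaces let $d$ be $|\xi-\xi'|$ for two elements of the same cell with $O^2$-components $\xi,\xi'$, and $2$ for elements of different cells. For $r\ge 0$ an $r$-ball is a set $\{i\}\times(c+\pi^rO^2)$ with $c\in O^2$ (and likewise for lines); $r$ is its exponent. Two $r$-balls are equal or disjoint, and for $r'\ge r$ an $r'$-ball is contained in or disjoint from a given $r$-ball. There are finitely many $r$-balls for each $r$. For $p,q$ in the same cell, $p-q$ denotes the difference of the $O^2$-components.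

**Definition (link).** A link $\alpha$ consists of a ball $B_\alpha\subseteq P_S$ and a ball $D_\alpha\subseteq\mathcal L_S$, bijective coordinates
$$a_\alpha:O^2\to B_\alpha,\ \xi\mapsto(i,c+\pi^rA\xi),\qquad b_\alpha:O^2\to D_\alpha,\ \eta\mapsto(j,c'+\pi^{r'}A'\eta)$$
with $A,A'\in GL_2(O)$, and an integer $k\ge1$. It defines an incidence relation and two discs of directions:
$$R_\alpha=\{(a_\alpha(x,y),b_\alpha(u,w)):y+w=\pi^kxu\}\subseteq B_\alpha\times D_\alpha,$$
$$T_\alpha=\{[A(1,\pi^ku)]:u\in O\},\qquad T^*_\alpha=\{[A'(1,\pi^kx)]:x\in O\}.$$

The relations (3) are two links. The first has $B$ and $L$, with $A'=1$. The second has $B'$ and $L$, with $A'=\begin{pmatrix}0&1\\1&0\end{pmatrix}$, which exchanges $u$ and $w$. Their discs $T^*$ are $\{[(1,\pi^kx)]:x\in O\}$ and $\{[(\pi^kx',1)]:x'\in O\}$.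

**Lemma 2.** Let $\alpha$ be a link.
(a) For $p=a_\alpha(x,y)$ we have $\{l\in D_\alpha:(p,l)\in R_\alpha\}=D_\alpha\cap(\{j\}\times\Lambda_\alpha(p))$, where
$$\Lambda_\alpha(p)=c'+\pi^{r'}A'\{(u,\pi^kxu-y):u\in K\}$$
is an affine line in $K^2$ with direction in $T^*_\alpha$.
(b) Let $p\neq q$ in $B_\alpha$. There is $l\in D_\alpha$ with $(p,l),(q,l)\in R_\alpha$ if and only if $[p-q]\in T_\alpha$, and then $l$ is unique.

*Proof.* (a) An element $(j,c'+\pi^{r'}A'(u,\pi^kxu-y))$ with $u\in K$ lies in $D_\alpha$ exactly when $(u,\pi^kxu-y)\in O^2$, that is, when $u\in O$. These elements are the $b_\alpha(u,w)$ with $u,w\in O$ and $y+w=\pi^kxu$. The direction of $\Lambda_\alpha(p)$ is $[A'(1,\pi^kx)]\in T_\alpha^*$.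

(b) Let $p=a_\alpha(x,y)$, $q=a_\alpha(x',y')$. Then $p-q=\pi^rA(x-x',y-y')$. If $b_\alpha(u,w)$ is related to both, then $y-y'=\pi^ku(x-x')$. So $x\ne x'$ (else $p=q$), $[p-q]=[A(1,\pi^ku)]\in T_\alpha$, and $u=(y-y')/(\pi^k(x-x'))$ and $w=\pi^kxu-y$ are determined. Conversely, if $[p-q]\in T_\alpha$, then $(x-x',y-y')$ is a multiple of some $(1,\pi^ku)$ with $u\in O$; so $x\neq x'$ and $y-y'=\pi^ku(x-x')$. Put $w=\pi^kxu-y\in O$. Then also $w=\pi^kx'u-y'$, and $b_\alpha(u,w)$ is related to both. $\square$

**Definition (state).** A state $S$ consists of finite sets $I,J$ and a finite set of links such that, with incidence $F_S=\bigcup_\alpha R_\alpha$, the following hold.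

* (S1) There are no distinct $p,q\in P_S$ and distinct $l,m\in\mathcal L_S$ with $(p,l),(p,m),(q,l),(q,m)\in F_S$.
* (S2) For each $p\in P_S$ the discs $T_\alpha$ of the links with $p\in B_\alpha$ are pairwise disjoint, and their union is not all of $\mathbb P^1$.
* (S2\*) For each $l\in\mathcal L_S$ the discs $T^*_\alpha$ of the links with $l\in D_\alpha$ are pairwise disjoint, and their union is not all of $\mathbb P^1$.
* (S3) For links $\alpha\ne\beta$, $(B_\alpha\times D_\alpha)\cap(B_\beta\times D_\beta)=\emptyset$.

(S1) is the uniqueness we must protect, and (S2), (S2\*) are the budgets. By (S3), a given pair $(p,l)$ is handled by at most one link. Examples: any finite $I$ with $J=\emptyset$ and no links is a state. The two balls and the cell $L$ of Section 4, with $B$ and $B'$ taken as two whole cells, also form a state. Indeed (S3) is clear. (S2) holds since there is one disc at each point, and the disc omits $[A(0,1)]$. (S2\*) holds since the two discs $T^*$ are disjoint ($1-\pi^{2k}xx'\ne0$) and both omit $[(1,1)]$ ($1-\pi^kx\neq 0$). For (S1), two points in the same ball have at most one common line by Lemma 2(b), and a point of $B$ and a point of $B'$ have exactly one by (4).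

**Duality.** Exchange $I$ with $J$ and, in each link, $(B_\alpha,a_\alpha,A)$ with $(D_\alpha,b_\alpha,A')$. Since (1) is invariant under $(x,y)\leftrightarrow(u,w)$, the relation $R_\alpha$ is replaced by its transpose, and $T_\alpha$ and $T_\alpha^*$ are exchanged. (S1) and (S3) are symmetric, and (S2) and (S2\*) change places. So states go to states, and every statement proved for all states holds in dual form.

## 6. Joins inside a state are clopen and continuous

Let $\Delta$ be the diagonal of $P_S\times P_S$, and let $G_S$ be the set of pairs $(p,q)\in P_S\times P_S\setminus\Delta$ that have a common line. By (S1) this line is unique; call it $p\vee q$.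

Call an $r$-ball of $P_S$ fine if $r$ is at least the exponent of every $B_\alpha$. A fine ball is contained in or disjoint from each $B_\alpha$. So all points of a fine ball have the same links.

The first lemma describes how two points that are close together can be joined.

**Lemma 3.** If $p\neq q$ lie in a common fine ball $B$ and both are incident with $m$ in $F_S$, then both incidences come from the same link $\gamma$, and $B\subseteq B_\gamma$, $[p-q]\in T_\gamma$. Only (S3) is used.

*Proof.* Let $(p,m)\in R_\gamma$ and $(q,m)\in R_\varepsilon$. Since $B$ is fine and meets $B_\gamma$ and $B_\varepsilon$, we have $B\subseteq B_\gamma\cap B_\varepsilon$. Moreover $m\in D_\gamma\cap D_\varepsilon$. So $(p,m)$ lies in both boxes $B_\gamma\times D_\gamma$ and $B_\varepsilon\times D_\varepsilon$, and $\gamma=\varepsilon$ by (S3). Lemma 2(b) gives $[p-q]\in T_\gamma$. $\square$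

The second lemma has two uses. It gives the continuity of the join in the final plane. It also shows that the set of pairs still to be joined is clopen, so that compactness can cut it into finitely many products of balls.

**Lemma 4.** $G_S$ is open and closed in $P_S\times P_S\setminus\Delta$, and $\vee:G_S\to\mathcal L_S$ is continuous and locally given by rational functions over $K$ in the coordinates.

*Proof.* **Closed.** Each $R_\alpha$ is closed in the compact set $B_\alpha\times D_\alpha$, so $F_S$ is compact, and $\mathcal L_S$ is compact. Let $(p_n,q_n)\in G_S$ converge to $(p,q)$ with $p\ne q$, and let $l_n$ be the common lines. A subsequence of $(l_n)$ converges to some $l$, and $l$ is incident with $p$ and $q$ because $F_S$ is closed.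

**Open and continuous.** Let $(p_0,l_0)\in R_\alpha$ and $(q_0,l_0)\in R_\beta$ with $p_0\neq q_0$.

*Case $\alpha=\beta$.* For $(p,q)\in B_\alpha\times B_\alpha$ write $p=a_\alpha(x,y)$, $q=a_\alpha(x',y')$. At $(p_0,q_0)$ we have $x\ne x'$ and $(y-y')/(\pi^k(x-x'))\in O$, by Lemma 2(b) and its proof. Since $O$ is open in $K$, both conditions persist near $(p_0,q_0)$. There $u=(y-y')/(\pi^k(x-x'))$ and $w=\pi^kxu-y$ lie in $O$, and $p\vee q=b_\alpha(u,w)$.

*Case $\alpha\ne\beta$.* We have $l_0\in D_\alpha\cap D_\beta$, so $T^*_\alpha\cap T^*_\beta=\emptyset$ by (S2\*). Both $D_\alpha$ and $D_\beta$ lie in the cell $j$ of $l_0$. For all $p\in B_\alpha$ and $q\in B_\beta$ the affine lines $\Lambda_\alpha(p)$ and $\Lambda_\beta(q)$ have directions in the disjoint sets $T^*_\alpha$ and $T_\beta^*$, so they are not parallel, and they meet in exactly one point $\lambda(p,q)\in K^2$. For $p=a_\alpha(x,y)$, the line $\Lambda_\alpha(p)$ is the set of $\eta\in K^2$ for which $(u,w)=\pi^{-r'}A'^{-1}(\eta-c')$ satisfies $\pi^kxu-w=y$. This is one linear equation in $\eta$ whose coefficients are polynomials in $x,y$. The same holds for $\Lambda_\beta(q)$. So by Cramer's rule $\lambda(p,q)$ is a rational function, with nowhere vanishing denominator on $B_\alpha\times B_\beta$;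 in particular it is continuous. By Lemma 2(a), $l_0=(j,\lambda(p_0,q_0))$. Since $D_\alpha\cap D_\beta$ is open, $(j,\lambda(p,q))\in D_\alpha\cap D_\beta$ for $(p,q)$ near $(p_0,q_0)$. By Lemma 2(a) this is then a common line of $p$ and $q$, hence equal to $p\vee q$ by (S1). $\square$

## 7. Adding lines to a state

This is the main step: to enlarge a state by finitely many line cells so that all pairs of points at distance at least $|\pi|^N$ become joined, with the budgets still not exhausted.

**Lemma 5 (point step).** Let $S$ be a state and $N\ge0$. There is a state $S'$ with $P_{S'}=P_S$, $\mathcal L_{S'}\supseteq\mathcal L_S$ (only cells are added) and $F_{S'}\cap(P_S\times\mathcal L_S)=F_S$, such that any $p,q\in P_S$ with $d(p,q)\ge|\pi|^N$ have a common line in $S'$. For each new cell there are two disjoint balls $B,B'$ of $P_S$ such that lines in this cell are incident in $S'$ only with points of $B\cup B'$.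

*Proof.* **Step 1: cut the unjoined pairs into products of balls.** Let $E=\{(p,q):d(p,q)\ge|\pi|^N\}$. It is closed in the compact space $P_S\times P_S$. It is also open, since its complement $\{d\le|\pi|^{N+1}\}$ is closed, and it misses $\Delta$. By Lemma 4, $E\setminus G_S$ is compact and open. Products of two $r$-balls, $r\ge0$, form a base of $P_S\times P_S$, so $E\setminus G_S$ is a finite union of such products. An $r$-ball is a finite disjoint union of $r'$-balls for each $r'\ge r$. So we may fix a single $r$, as large as we like, for all these products. Choose $r$ so large that $r$-balls are fine. Now $E\setminus G_S$ is a finite union of products $B\times B'$ of $r$-balls. Always $B\ne B'$, since the product misses $\Delta$; so $B\cap B'=\emptyset$. The set $E\setminus G_S$ is symmetric.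

**Step 2: add the new cells.** For each unordered pair $\{B,B'\}$ of $r$-balls with $B\times B'\subseteq E\setminus G_S$ add one new line cell $L_{BB'}=O^2\ni(u,w)$ and the two links
$$B\text{ with }L_{BB'}:\ y+w=\pi^kxu,\qquad B'\text{ with }L_{BB'}:\ y'+u=\pi^kx'w, \tag{5}$$
where the coordinates $(x,y)$ of $B$, the coordinates $(x',y')$ of $B'$ and $k$ are chosen in Step 3. As explained in Section 5, the second is a link with $A'=\begin{pmatrix}0&1\\1&0\end{pmatrix}$. All old links are kept. The new links concern only new line cells, so incidence between old elements is unchanged. The last statement of the lemma holds by construction.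

**Step 3: choose the coordinates so that the budget at points is respected.** Let $B$ be an $r$-ball. As $B$ is fine, the old links $\alpha$ with $B_\alpha\cap B\neq\emptyset$ are those with $B\subseteq B_\alpha$. Let $W_B$ be the complement of the union of their discs $T_\alpha$. It is nonempty by (S2). It is open because discs are closed, so it is infinite by Lemma 1(c). If $B$ occurs in $e$ of the new pairs, choose $e+1$ distinct directions in $W_B$. For each of the $e$ new links at $B$ use coordinates $\xi\mapsto c+\pi^rA\xi$ on $B$ with its own matrix $A\in GL_2(O)$, such that the centers $[A(1,0)]$ of the $e$ discs are the first $e$ chosen directions; this is possible by Lemma 1(a). Do this for every $B$. Finally choose one $k\ge1$ for all the finitely many new links, so large that for every $B$ the $e$ new discs are pairwise disjoint, lie in $W_B$, and miss the last chosen direction. This is possible because discs shrink uniformly to their centers.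

**Step 4: the new cells join what they should.** For $p\in B$ and $q\in B'$ the common lines in $L_{BB'}$ are the solutions of (4), since $B\cap B'=\emptyset$ and so each of $p,q$ sees $L_{BB'}$ through one link only. The determinant $\pi^{2k}xx'-1$ is a unit, so $p$ and $q$ have exactly one common line in $L_{BB'}$. A pair in $E$ is either in $G_S$ or in one of the products $B\times B'$. So all pairs in $E$ are joined in $S'$.

It remains to verify that $S'$ is a state.

**Step 5: (S2), (S2\*) and (S3).** (S2) holds by Step 3: at a point of $B$ the old discs are disjoint, the new ones are disjoint from each other and from the old ones, and the last chosen direction lies in none of them. Points in no new ball have the same discs as before.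

(S2\*) is unchanged for old lines. For a line in $L_{BB'}$ the two discs are $\{[(1,\pi^kx)]:x\in O\}$ and $\{[(\pi^kx',1)]:x'\in O\}$. They are disjoint since $1-\pi^{2k}xx'\neq0$. Both omit $[(1,1)]$, since $1-\pi^kx$ and $\pi^kx'-1$ are units.

(S3): the boxes of the new links are $B\times L_{BB'}$ and $B'\times L_{BB'}$, with $B\cap B'=\emptyset$, and the new cells are disjoint from each other and from the old cells.

**Step 6: (S1), the uniqueness of joins.** Suppose $p\ne q$ are both incident in $S'$ with $l\ne m$. Not both $l$ and $m$ are old, by (S1) for $S$. Say $l\in L_{BB'}$; then $p,q\in B\cup B'$.

*Case 1: $p\in B$ and $q\in B'$, or conversely.* As $B\times B'$ is disjoint from $G_S$, and $G_S$ is symmetric, $m$ is not old. So $m\in L_{CC'}$ for one of the new pairs, and $p,q\in C\cup C'$. All these balls are $r$-balls, so they are equal or disjoint. Hence both $B$ and $B'$ occur among $C,C'$, and $\{B,B'\}=\{C,C'\}$. So $m\in L_{BB'}$, and $m=l$ by the uniqueness in Step 4, a contradiction.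

*Case 2: $p,q$ both in $B$, or both in $B'$.* The two are handled in the same way; let $p,q\in B$. Let $\alpha$ be the new link between $B$ and $L_{BB'}$. Since $B\cap B'=\emptyset$, both $p$ and $q$ are incident with $l$ through $\alpha$, and $[p-q]\in T_\alpha$ by Lemma 2(b). The ball $B$ is fine for $S'$ too, because the new links use $r$-balls of points. Lemma 3 needs only (S3), which we have verified for $S'$. So $m$ is incident with $p$ and $q$ through a single link $\gamma$ with $B\subseteq B_\gamma$ and $[p-q]\in T_\gamma$. Thus $T_\alpha\cap T_\gamma\neq\emptyset$, and (S2) for $S'$ at $p$ gives $\gamma=\alpha$. Then $m=l$ by the uniqueness in Lemma 2(b), a contradiction. $\square$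

Case 2 is exactly the collision of Section 4. It is excluded because the discs spent at $B$ are disjoint.

**Line step.** By duality there is, for every state $S$ and $N\ge0$, a state $S'$ with $\mathcal L_{S'}=\mathcal L_S$ and $P_{S'}\supseteq P_S$ (only point cells are added), with incidence between old elements unchanged, in which any two lines $l,m\in\mathcal L_S$ with $d(l,m)\ge|\pi|^N$ have a common point.

**Example (the first step over $\mathbb Q_2$).** Let $S$ have four point cells, no lines and no links, and take $N=0$. Two points have $d\ge1$ exactly when they lie in different $1$-balls, and nothing is joined yet. So $r=1$ works in Step 1. There are $4\cdot 2^2=16$ such balls, hence $\binom{16}{2}=120$ new line cells, and each ball occurs in $e=15$ pairs. For each ball we need $16$ directions. Put them in $16$ different ones of the $24$ discs of exponent $4$; then $k=4$ works. Exponent $3$ would not do, since there are only $12$ discs of exponent $3$.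

## 8. A state never joins all its points

This section supplies the infinitude of the construction. The unspent directions, which we kept for later steps, also show that no finite stage is complete.

**Lemma 6.** In every state with $P_S\ne\emptyset$ there are $p\ne q$ in $P_S$ without common line. Dually, if $\mathcal L_S\neq\emptyset$, there are two distinct lines without common point.

*Proof.* Let $p\in P_S$, and let $B\ni p$ be a fine ball, of exponent $r$. By (S2) there is a direction $s$ outside all $T_\gamma$ with $p\in B_\gamma$. Let $v$ be a primitive vector with $[v]=s$, and let $q$ be the point of the cell of $p$ with $q-p=\pi^rv$. Then $q\in B\setminus\{p\}$ and $[q-p]=s$. If $p$ and $q$ had a common line, Lemma 3 would give $s\in T_\gamma$ for some $\gamma$ with $p\in B_\gamma$, a contradiction. The second statement is dual. $\square$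

## 9. The union of the states: proof of Theorem A

Let $S_0$ have $I=\{1,2,3,4\}$, $J=\emptyset$ and no links. Obtain $S_{n+1}$ from $S_n$ by a point step with $N=n$ followed by a line step with $N=n$. Put
$$P=\bigcup_nP_{S_n},\qquad\mathcal L=\bigcup_n\mathcal L_{S_n},\qquad\mathbf F=\bigcup_nF_{S_n},$$
and give $P$ and $\mathcal L$ the topology of the disjoint sum of all their cells. Incidence between existing elements never changes in a later step, so
$$\mathbf F\cap(P_{S_n}\times\mathcal L_{S_n})=F_{S_n}\qquad\text{for all }n. \tag{6}$$
Each step adds finitely many cells. The sets $P_{S_n}$ and $\mathcal L_{S_n}$ are open. Note that $d$ does not change from one state to the next.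

**Step 1: this is a projective plane.** Let $p\neq q$ in $P$. For large $n$ we have $p,q\in P_{S_n}$ and $d(p,q)\ge|\pi|^n$. So the point step that starts from $S_n$ gives them a common line, which is a line of $S_{n+1}$. If they had two common lines, these would violate (S1) in some $S_m$. Dually, let $l\ne m$ be lines. For large $n$ we have $l,m\in\mathcal L_{S_n}$ and $d(l,m)\ge|\pi|^n$, so the line step on the way to $S_{n+1}$ gives them a common point, and by (S1) there is only one.

For the quadrangle take $p_i=(i,0)$, $1\le i\le4$. In the first point step $N=0$, nothing is joined in $S_0$, and $d(p_i,p_j)=2$ for $i\ne j$. So $p_i$ and $p_j$ become joined by a line in a new cell $L_{BB'}$ with $p_i\in B\subseteq\{i\}\times O^2$ and $p_j\in B'\subseteq\{j\}\times O^2$. This line is incident with no point of $P_{S_0}$ outside $B\cup B'$, in particular with no third $p_h$, and by (6) this does not change later. So no three of the $p_i$ are on one line.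

**Step 2: it is a topological plane, with locally rational operations.** As sums of copies of $O^2$, the spaces $P$ and $\mathcal L$ are Hausdorff, non-discrete and locally compact. Let $p\ne q$ be joined in $S_n$. The set $P_{S_n}\times P_{S_n}$ is open in $P\times P$, and by Lemma 4 all pairs near $(p,q)$ are joined in $S_n$, by a line that depends continuously, and locally rationally, on them. By uniqueness this line is the join in the plane. So $\vee$ is continuous and locally rational, and by duality so is $\wedge$.

**Step 3: it is locally compact.** For $P$ and $\mathcal L$ this was said in Step 2. The other spaces can also be seen directly. By (6), $\mathbf F$ meets each of the open sets $P_{S_n}\times\mathcal L_{S_n}$, which cover $P\times\mathcal L$, in the compact set $F_{S_n}$. So $\mathbf F$ is closed in $P\times\mathcal L$, hence locally compact, and lines and pencils are closed in $P$ and $\mathcal L$.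

**Step 4: it is not compact.** By Lemma 6 every $S_n$ contains two distinct points not joined in $S_n$. They are joined in the plane, and by (6) their join lies outside $\mathcal L_{S_n}$. So $\mathcal L\ne\mathcal L_{S_n}$ for every $n$, and since each $\mathcal L_{S_n}$ is a union of finitely many cells, $\mathcal L$ has infinitely many cells. Lines exist from $S_1$ on, so dually, for every $n\ge1$ there are two lines of $S_n$ that meet only outside $P_{S_n}$, and $P$ has infinitely many cells. The numbers of cells are countable. Thus $P$ and $\mathcal L$ are disjoint sums of countably infinitely many copies of $O^2$. An infinite disjoint sum of nonempty open sets is not compact. This proves Theorem A. $\blacksquare$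

So not every locally compact projective plane is compact.

## 10. Perspectivities and local product coordinates

We turn to Theorem B and Corollary C. Two elementary tools hold in every topological projective plane. If $c$ is a point on neither of the lines $L,M$, the perspectivity $L\to M$ with center $c$ is $x\mapsto(x\vee c)\wedge M$.

**Lemma 7.** Perspectivities $L\to M$, and the maps $x\mapsto x\vee c$ from a line $L$ to the pencil of a point $c\notin L$, are homeomorphisms. All lines are homeomorphic to each other and to all pencils. For any two points $x,x'$ of a line $L$ there is a homeomorphism of $L$ onto itself that takes $x$ to $x'$.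

*Proof.* The first kind of map is continuous and has as inverse the perspectivity $M\to L$ with center $c$. The second kind has the continuous inverse $l\mapsto l\wedge L$. For any two lines there is a point on neither, and for every point there is a line not through it; this gives the second statement.

For the third, choose a point $z\notin L$ and a line $M$ through $z$ different from $z\vee x$ and $z\vee x'$. Then $M\not\ni x,x'$ and $M\neq L$, so we can choose $y\in M\setminus L$. The line $x\vee y$ meets $L$ only in $x$ and $M$ only in $y$. So a third point on it is a legitimate center of a perspectivity $L\to M$, which takes $x$ to $y$. Likewise a third point on $y\vee x'$ is the center of a perspectivity $M\to L$ that takes $y$ to $x'$. Compose the two. $\square$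

**Lemma 8.** Let $a\neq b$ be points and $V=a\vee b$. Then $P\setminus V$ is open in $P$, and $z\mapsto(z\vee a,z\vee b)$ is a homeomorphism of $P\setminus V$ onto $(\mathcal L_a\setminus\{V\})\times(\mathcal L_b\setminus\{V\})$.

*Proof.* $P\setminus V=\{z\neq a:z\vee a\neq V\}$. This is open, since $P\setminus\{a\}$ is open, $z\mapsto z\vee a$ is continuous there, and $\{V\}$ is closed. The map is continuous. Its inverse is $(l,m)\mapsto l\wedge m$, which is continuous. To see that this makes sense, note that $l\neq m$, because only $V$ passes through both $a$ and $b$. If $l\wedge m$ were on $V$, it would equal $l\wedge V=a$ and $m\wedge V=b$, a contradiction. Since $l\wedge m\neq a,b$, we have $(l\wedge m)\vee a=l$ and $(l\wedge m)\vee b=m$. $\square$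

## 11. Homeomorphisms $h_t$ that act like multiplication by $t$: proof of Theorem B

Let the plane be locally compact with $P$ not totally disconnected. We recall two textbook facts. A locally compact, totally disconnected Hausdorff space has a base of compact open sets. In a compact Hausdorff space the component of a point is the intersection of the clopen sets containing that point.

**Step 1: lines are not totally disconnected.** Otherwise all lines and pencils would be (Lemma 7), and they are locally compact by Fact 1. Every point $z\in P$ lies off some line $V$, and by Lemma 8 it has the open neighborhood $P\setminus V$, a product of two locally compact totally disconnected spaces. Such a product has a base of compact open sets, so $P$ has one too. In the Hausdorff space $P$ compact sets are closed, so these sets are clopen, and $P$ would be totally disconnected.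

**Step 2: set up a frame.** Suppose that the plane is not compact. Then no line is compact, by Fact 1. Choose a line $X$ and $o\in X$ whose component $C$ in $X$ is not $\{o\}$. Choose $u\in X\setminus\{o\}$ and $v\notin X$, and put
$$Y=o\vee v,\qquad W=u\vee v.$$
Then $o\notin W$ and $u\notin Y$, since a line through $o$ and $u$ equals $X$ and does not contain $v$. As $W$ is metrizable (Fact 2) and not compact, there is a sequence $(t_n)$ in $W$ without a subsequence converging in $W$. Each of $u,v$ occurs in it only finitely often, so we may assume that $t_n\in W\setminus\{u,v\}$.

For $t\in W\setminus\{u,v\}$ we have $W\wedge(o\vee t)=t$, so $u,v\notin o\vee t$. Let $h_t:X\to Y$ be the perspectivity $X\to o\vee t$ with center $v$, followed by the perspectivity $o\vee t\to Y$ with center $u$. The centers are legitimate, since $v\notin X$, $u\notin Y$ and $u,v\notin o\vee t$. So $h_t$ is a homeomorphism. Since $o$ lies on all three lines, $h_t(o)=o$.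

To see what this map is, look at the plane over $\mathbb R$ with $X$ and $Y$ the coordinate axes, $W$ the line at infinity, and $u,v$ the points at infinity of $X$ and $Y$. If $t$ is the point at infinity of the lines of slope $t\ne0$, then $h_t$ sends $(x,0)$ first vertically to $(x,tx)$ and then horizontally to $(0,tx)$. So $h_t$ is multiplication by $t$. The point $v$ plays the role of slope $\infty$, and $W$ contains it. The proof below rests on two properties of multiplication. If $x$ is fixed and $t$ leaves all of $W$, then $tx$ leaves all of $Y$. If $x\to0$ while $tx$ tends to a nonzero value, then $t\to\infty$, that is, to the point $v$ of $W$.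

**Step 3: recover $t$ from $x$ and $h_t(x)$.** Let $x\in X\setminus\{o,u\}$. Then
$$u\notin x\vee v,\qquad o\notin x\vee v, \tag{7}$$
since otherwise $x\vee v=X$, which does not contain $v$. Let $y=h_t(x)\in Y$; then $y\neq u$ because $u\notin Y$. The intermediate point of the construction lies on $o\vee t$, on $x\vee v$ and on $y\vee u$. The last two lines differ by (7), so it is
$$z=(x\vee v)\wedge(y\vee u).$$
By (7), $z\ne o$, so $o\vee z=o\vee t$ and
$$t=W\wedge(o\vee z),\qquad z=(x\vee v)\wedge(y\vee u). \tag{8}$$

**Step 4: two limit statements.**

**Lemma 9.** (a) For fixed $x\in X\setminus\{o,u\}$ the sequence $h_{t_n}(x)$ has no subsequence converging in $Y$.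
(b) If $x_k\in X\setminus\{o,u\}$, $x_k\to o$, $s_k\in W\setminus\{u,v\}$ and $y_k=h_{s_k}(x_k)\to y\in Y\setminus\{o\}$, then $s_k\to v$.

*Proof.* (a) Suppose $y_n=h_{t_n}(x)\to y\in Y$ along a subsequence. Since $y\neq u$, the line $y\vee u$ is defined and differs from $x\vee v$ by (7). By continuity $z_n=(x\vee v)\wedge(y_n\vee u)\to z=(x\vee v)\wedge(y\vee u)$, and $z\ne o$ by (7). As $o\notin W$, the line $o\vee z$ differs from $W$, and (8) gives $t_n=W\wedge(o\vee z_n)\to W\wedge(o\vee z)\in W$. This contradicts the choice of $(t_n)$.

(b) We have $x_k\vee v\to o\vee v=Y$ and $y_k\vee u\to y\vee u\ne Y$, because $u\notin Y$. So $z_k=(x_k\vee v)\wedge(y_k\vee u)\to Y\wedge(y\vee u)=y\neq o$, and by (8) $s_k=W\wedge(o\vee z_k)\to W\wedge(o\vee y)=W\wedge Y=v$. $\square$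

**Step 5: small connected sets that reach a boundary.** Here the assumption on components enters. Boundaries and interiors are taken in $X$.

**Lemma 10.** Every compact neighborhood $V$ of $o$ in $X$ with $C\not\subseteq V$ contains a connected set that contains $o$ and a point of $\partial V$.

*Proof.* The component $C$ is closed in $X$, so $V\cap C$ is compact. Let $C_V$ be the component of $o$ in $V\cap C$, and suppose $C_V\cap\partial V=\emptyset$. The clopen subsets of $V\cap C$ that contain $o$ have intersection $C_V$, which misses the compact set $\partial V\cap C$. By compactness finitely many of them already have an intersection $H$ that misses $\partial V$. Thus $H$ is clopen in $V\cap C$, $o\in H$ and $H\cap\partial V=\emptyset$. Then $H$ is closed in $C$. Since $H\subseteq\operatorname{int}V$, it is open in $\operatorname{int}V\cap C$, hence open in $C$. And $H\ne C$, since $C\not\subseteq V$. This contradicts the connectedness of $C$. $\square$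

**Step 6: the contradiction.** Let $(V_k)$ be a decreasing neighborhood base of $o$ in $X$ consisting of compact sets with $u\notin V_k$ and $C\not\subseteq V_k$. This is possible: $X$ is locally compact and metrizable, and $C$ contains a point other than $o$, which the $V_k$ can be made to avoid. By Lemma 10 choose connected sets $C_k\subseteq V_k$ with $o\in C_k$ and points $c_k\in C_k\cap\partial V_k$. Then $c_k\neq o$, as $o$ is interior to $V_k$, and $c_k\ne u$. Let $N$ be a compact neighborhood of $o$ in $Y$; its interior and boundary are taken in $Y$.

For each $k$ only finitely many $n$ satisfy $h_{t_n}(c_k)\in N$. Otherwise the compact metrizable set $N$ would yield a convergent subsequence, against Lemma 9(a). So we can choose $n_1<n_2<\dots$ with $h_{t_{n_k}}(c_k)\notin N$. The set $h_{t_{n_k}}(C_k)$ is connected, and it contains $o\in\operatorname{int}N$ and a point outside $N$. It must meet $\partial N$, since otherwise the open sets $\operatorname{int}N$ and $Y\setminus N$ would disconnect it. So there is $x_k\in C_k$ with $y_k=h_{t_{n_k}}(x_k)\in\partial N$. Since $h_{t_{n_k}}(o)=o\notin\partial N$, we have $x_k\ne o$; and $x_k\neq u$, since $u\notin V_k$. As $x_k\in V_k$, we have $x_k\to o$. After passing to a subsequence, $y_k\to y\in\partial N$,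 so $y\ne o$. By Lemma 9(b), $t_{n_k}\to v$ along this subsequence. But $v\in W$, and $(t_n)$ has no subsequence converging in $W$. This contradiction proves Theorem B. $\blacksquare$

## 12. The Cantor set minus a point: proof of Corollary C

Let the plane be locally compact and not compact. By Facts 1 and 2 the spaces $P$, $\mathcal L$, $\mathbf F$, all lines and all pencils are locally compact, not compact and second countable.

**Step 1: they are totally disconnected.** $P$ is totally disconnected by Theorem B. The dual plane is also locally compact and not compact, so $\mathcal L$ is totally disconnected as well. Hence so are $P\times\mathcal L$ and its subspace $\mathbf F$, and so are lines and pencils as subspaces of $P$ and $\mathcal L$.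

**Step 2: they have no isolated points.** If a line had an isolated point, it would be discrete by the last part of Lemma 7. Then all lines and pencils would be discrete. By Lemma 8 every point of $P$ would have a discrete open neighborhood, so $P$ would be discrete, a contradiction. So lines and pencils have no isolated points. Each point of $P$ lies on a line, each element of $\mathcal L$ lies in a pencil, and each flag $(p,l)$ lies in the copy $\{p\}\times\mathcal L_p\subseteq\mathbf F$ of a pencil. A point that is not isolated in a subspace is not isolated in the whole space. So $P$, $\mathcal L$ and $\mathbf F$ have no isolated points.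

**Step 3: identify the one-point compactification.** Let $Z$ be any of these spaces, and $Z^+=Z\cup\{\infty\}$ its one-point compactification. It is compact, and it is metrizable because $Z$ is locally compact, Hausdorff and second countable. By Step 1 the compact open sets form a base of $Z$. Every compact subset of $Z$ is covered by finitely many compact open sets, so it lies in a compact open one, and the complements in $Z^+$ of compact open sets form a neighborhood base of $\infty$ consisting of clopen sets. So $Z^+$ is zero-dimensional, that is, it has a base of clopen sets. It has no isolated points: points of $Z$ are not isolated by Step 2, and $\infty$ is not isolated because $Z$ is not compact. By Brouwer's theorem, a nonempty compact metrizable zero-dimensional space without isolated points is homeomorphic to the Cantor set. So $Z^+$ is the Cantor set. The Cantor set is homogeneous, so it does not matter which point is removed, and $Z=Z^+\setminus\{\infty\}$ is the Cantor set minus a point. $\blacksquare$
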